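\title{A sofic $\mathbb{Z}^d$-shift with no equal-entropy cover of finite type}

\begin{abstract}
For every $d\ge 2$ we construct a sofic $\mathbb{Z}^d$-shift $X$ of entropy $\log 2$ such that every $\mathbb{Z}^d$-shift of finite type that factors onto $X$ has entropy strictly greater than $\log 2$. This answers a question of Weiss in the negative. The entropy gap has an explicit lower bound in terms of the alphabet of the cover, it persists in the product of $X$ with an arbitrary shift, and it yields examples at every positive entropy that a sofic shift can have. Points of $X$ carry a grid of cubes filled with free bits, and paired cubes must have different contents. The proof combines a splicing argument with a rank bound for coverings of the off-diagonal of a finite square by rectangles.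
\end{abstract}

\section{Introduction}

\subsection{Shifts, covers and entropy}

Let $d\ge 1$ and let $\mathcal A$ be a finite alphabet. The group $\mathbb Z^d$ acts on $\mathcal A^{\mathbb Z^d}$ by the shifts $(\sigma^{\mathbf m}x)(\mathbf n)=x(\mathbf n+\mathbf m)$. A \emph{$\mathbb Z^d$-shift} is a nonempty subset $X\subseteq\mathcal A^{\mathbb Z^d}$ that is closed in the product topology and invariant under all $\sigma^{\mathbf m}$; the alphabet depends on $X$. A \emph{pattern} is a map $\pi\colon F\to\mathcal A$ on a finite set $F\subseteq\mathbb Z^d$, and it \emph{occurs} in $x$ if for some $\mathbf m$ we have $x(\mathbf m+\mathbf j)=\pi(\mathbf j)$ for all $\mathbf j\in F$. A shift is \emph{of finite type} (an SFT) if it is the set of all points of $\mathcal A^{\mathbb Z^d}$ in which no pattern from some finite list occurs. A \emph{factor code} is a continuous surjection $\varphi\colon Y\to X$ between shifts, possibly over different alphabets, that commutes with all $\sigma^{\mathbf m}$; then $X$ is a \emph{factor} of $Y$. It is a \emph{1-block code} if $\varphi(y)(\mathbf m)=\Phi(y(\mathbf m))$ for a map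 $\Phi$ between the alphabets. A shift $X$ is \emph{sofic} if it is a factor of an SFT $Y$, and we then call $Y$ an \emph{SFT cover} of $X$.

Intervals such as $[0,\ell)$ are intervals of integers, and logarithms are natural unless written $\log_2$. Let $\mathcal L_\ell(X)$ be the set of patterns on the cube $[0,\ell)^d$ that occur in points of $X$. The \emph{entropy} of $X$ is
\begin{equation}\label{eq:entropy}
h(X)=\lim_{\ell\to\infty}\frac{\log|\mathcal L_\ell(X)|}{\ell^d}=\inf_{\ell\ge1}\frac{\log|\mathcal L_\ell(X)|}{\ell^d}.
\end{equation}
The limit exists and equals the infimum because a cube of side $\ell$ is covered by $\lceil \ell/k\rceil^d$ cubes of side $k$, so that $|\mathcal L_\ell(X)|\le|\mathcal L_k(X)|^{\lceil\ell/k\rceil^d}$. The product $X\times V$ of two shifts is a shift over the product alphabet, and $|\mathcal L_\ell(X\times V)|=|\mathcal L_\ell(X)|\,|\mathcal L_\ell(V)|$ gives $h(X\times V)=h(X)+h(V)$.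

\subsection{The question}

An SFT cover is a system of certificates. After a recoding (Lemma~\ref{lem:normal}) the factor code is a 1-block code, so a point $y\in Y$ is a point $x\in X$ with some extra information at each site, and the local rules that $y$ obeys prove that $x$ belongs to $X$. Every pattern of $X$ on a cube lifts to a pattern of $Y$, so $h(Y)\ge h(X)$. The difference $h(Y)-h(X)$ is the entropy spent on the freedom to choose certificates; it vanishes, for instance, if patterns on cubes of side $\ell$ have at most $e^{o(\ell^d)}$ lifts.

For $d=1$ this freedom can always be removed: every sofic shift is a factor of an SFT of the same entropy, via its minimal right-resolving presentation. Such a presentation is a finite directed graph with labeled edges in which edges leaving the same vertex have different labels; $Y$ consists of the bi-infinite edge paths and $X$ of their label sequences. A path is determined by its first vertex and its labels, so a word of $X$ has at most as many lifts as the graph has vertices, and $h(Y)=h(X)$.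

In $\mathbb Z^d$ the analogue of the first vertex is the boundary of a cube, and its $O(\ell^{d-1})$ sites are invisible to the entropy. A cover in which a lift is determined by its boundary symbols and its image would again have entropy $h(X)$. Moreover, Desai showed that the gap can be made arbitrarily small in every dimension: for every sofic $\mathbb Z^d$-shift $X$ and every $\varepsilon>0$ there is an SFT cover $Y$ of $X$ with $h(Y)<h(X)+\varepsilon$. Both facts suggest a positive answer to the following question of Weiss.

\begin{quote}
\emph{Let $d\ge2$. Is every sofic $\mathbb Z^d$-shift a factor of a $\mathbb Z^d$-shift of finite type with the same entropy?}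
\end{quote}

\subsection{Results}

The answer is no in every dimension $d\ge 2$.

\begin{theorem}\label{thm:main}
Let $d\ge2$. There is a sofic $\mathbb Z^d$-shift $X$ with $h(X)=\log2$ such that every SFT $Y$ that factors onto $X$ satisfies $h(Y)>\log 2$.
\end{theorem}

By Desai's theorem, the infimum of the entropies of the SFT covers of this $X$ equals $h(X)$; by Theorem~\ref{thm:main} it is not attained. The shift $X$ is constructed in Section~\ref{sec:X}. Theorem~\ref{thm:main} is the case of a one-point shift $V$ of the following statement.

\begin{theorem}\label{thm:quant}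
Let $d\ge2$, let $X$ be the shift of Theorem~\ref{thm:main} constructed in Section~\ref{sec:X}, let $V$ be any $\mathbb Z^d$-shift, and let $Y$ be an SFT that factors onto $X\times V$. Then $h(Y)>h(X\times V)=\log2+h(V)$. If moreover $Y$ has $q$ symbols, is defined by a set of allowed patterns on $\{0,1\}^d$, and the factor code is a 1-block code, then $q\ge2$ and
\[
h(Y)\ \ge\ \log2+h(V)+\frac{1}{32\,n^d}\,q^{-16dn^{d-1}},\qquad n=\lceil16d\log_2q\rceil+5 .
\]
\end{theorem}

Since $n\le(16d+6)\log_2q$, the gap is at least $\exp(-O_d((\log q)^d))$. The factor $V$ allows us to change the entropy of the example.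

\begin{theorem}\label{thm:all}
Let $d\ge 2$ and $h>0$. If $h$ is the entropy of some sofic $\mathbb Z^d$-shift, then $h$ is the entropy of a sofic $\mathbb Z^d$-shift that has no SFT cover of the same entropy.
\end{theorem}

We make no claim about the case $h=0$.

\subsection{The mechanism}

For every $n\ge2$, the shift $X$ contains points that carry a grid of cubes of side $n$. The cubes are filled with bits and grouped into adjacent pairs, and the only constraint is that the two cubes of a pair have different contents. With $N=2^{n^d}$ possible contents, $N^2-N$ of the $N^2$ pairs of contents are allowed: the constraint removes the fraction $1/N$.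

A difference is easy to certify: point at a site where the contents differ. This can be done by local rules that do not depend on $n$, so $X$ is sofic. The certificate is ambiguous, since two contents usually differ at many sites, and the question is whether another cover can do better. In a cover with $q$ symbols, a cube interacts with the outside only through the symbols on its boundary. The boundary symbols of a pair of cubes take at most $r=q^{4dn^{d-1}}$ values, and once they are fixed the two contents can be chosen independently, so they range over a rectangle $A\times B$. A rank argument shows that unambiguous certificates need $N$ rectangles, and that $r<N$ rectangles force an excess of order at least $r^{-4}$ per pair of cubes. A fixed cover must handle every $n$. For $n$ large compared with $\log q$, the excess $q^{-O(n^{d-1})}$ is larger than the loss $2^{-n^d}$, and the entropy of the cover exceeds $\log2$.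

Section~\ref{sec:tools} contains the recoding and the splicing lemma, Section~\ref{sec:rank} the rank argument, and Section~\ref{sec:X} the construction of $X$. Theorem~\ref{thm:quant} is proved in Section~\ref{sec:proof} and Theorem~\ref{thm:all} in Section~\ref{sec:all}.

\section{Normal form and splicing}\label{sec:tools}

Let $\mathbf e_1,\dots,\mathbf e_d$ be the standard basis of $\mathbb Z^d$. A \emph{window} is a set $\mathbf m+\{0,1\}^d$. A factor code $\varphi\colon Y\to X$ is in \emph{normal form} if it is a 1-block code and $Y\subseteq\mathcal B^{\mathbb Z^d}$ is the set of all points that show, in every window, one of a given set of allowed patterns on $\{0,1\}^d$.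

\begin{lemma}\label{lem:normal}
Let $Y$ be an SFT and $\varphi\colon Y\to X$ a factor code. There is an SFT $Y'$ with $h(Y')=h(Y)$ and a factor code $\varphi'\colon Y'\to X$ in normal form.
\end{lemma}

\begin{proof}
The map $y\mapsto\varphi(y)(\mathbf 0)$ is continuous from a compact space to a finite set, so it depends on finitely many coordinates of $y$. Choose $\rho$ such that the cube $C=[-\rho,\rho]^d$ contains these coordinates and a translate of the domain of every forbidden pattern of $Y$. Let $\mathcal B'$ be the set of patterns on $C$ that contain no forbidden pattern. Let $Y'\subseteq(\mathcal B')^{\mathbb Z^d}$ be defined by the overlap rules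
\[
y'(\mathbf m)(\mathbf c)=y'(\mathbf m+\mathbf e_i)(\mathbf c-\mathbf e_i)\qquad\text{whenever }\mathbf c,\ \mathbf c-\mathbf e_i\in C .
\]
Each rule involves two sites of the window $\mathbf m+\{0,1\}^d$, so $Y'$ is defined by allowed patterns on $\{0,1\}^d$.

For $y\in Y$ the point $y'(\mathbf m)(\mathbf c)=y(\mathbf m+\mathbf c)$ lies in $Y'$. Conversely, given $y'\in Y'$ put $y(\mathbf m)=y'(\mathbf m)(\mathbf 0)$. Moving $\mathbf c$ to $\mathbf 0$ by unit steps inside $C$ and applying the overlap rules gives $y'(\mathbf m)(\mathbf c)=y'(\mathbf m+\mathbf c)(\mathbf 0)=y(\mathbf m+\mathbf c)$. A forbidden pattern in $y$ would lie in some $\mathbf m+C$ and hence in the symbol $y'(\mathbf m)$, so $y\in Y$. Thus $y\mapsto y'$ is a bijection $Y\to Y'$, and $\varphi(y)(\mathbf m)$ is a function of the symbol $y'(\mathbf m)$, which defines $\varphi'$. Finally, $y'|_{[0,\ell)^d}$ and $y|_{[-\rho,\ell+\rho)^d}$ determine each other, so $|\mathcal L_\ell(Y')|=|\mathcal L_{\ell+2\rho}(Y)|$ and $h(Y')=h(Y)$.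
\end{proof}

For $F\subseteq\mathbb Z^d$ let
\[
\partial F=\{\mathbf m\in F:\ \|\mathbf m-\mathbf m'\|_\infty=1\text{ for some }\mathbf m'\notin F\}
\]
be the inner boundary. For a cube of side $n$ it is the union of the $2d$ faces, so it has at most $2dn^{d-1}$ sites. The next lemma is the only property of the cover, beyond the normal form, that the proof of Theorem~\ref{thm:quant} uses. It says that the inside of $F$ interacts with the outside only through $\partial F$.

\begin{lemma}[Splicing]\label{lem:splice}
Let $Y$ be defined by allowed patterns on $\{0,1\}^d$. Let $F_1,\dots,F_k\subseteq\mathbb Z^d$ be pairwise disjoint, and let $y,y_1,\dots,y_k\in Y$ be such that $y_i$ and $y$ agree on $\partial F_i$. Then the point equal to $y_i$ on $F_i$ for each $i$, and to $y$ elsewhere, lies in $Y$.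
\end{lemma}

\begin{proof}
Let $k=1$. In a window contained in $F_1$ the new point agrees with $y_1$. Any other window contains a site $\mathbf m'\notin F_1$, and its remaining sites are at $\|\cdot\|_\infty$-distance $1$ from $\mathbf m'$. So its sites in $F_1$ lie in $\partial F_1$, where $y_1=y$, and the new point agrees with $y$ in the whole window. In both cases the window shows an allowed pattern. For $k>1$ splice one set at a time: after the first $i-1$ steps the point still equals $y$ on $F_i$, so it agrees with $y_i$ on $\partial F_i$.
\end{proof}

\section{Covering the off-diagonal by rectangles}\label{sec:rank}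

This section treats a single pair of cubes and involves no dynamics. Let $U$ be a set of $N\ge2$ elements and
\[
S=\{(u,v)\in U\times U:\ u\ne v\},\qquad|S|=N^2-N .
\]
A \emph{rectangle} is a nonempty set $A\times B\subseteq U\times U$. It lies in $S$ if and only if $A\cap B=\emptyset$, and its indicator matrix $\mathbf 1_A\mathbf 1_B^{T}$ has rank one. The indicator matrix of $S$ is $J-I$, where $J$ is the all-ones matrix. For matrices of size $t\ge2$ we have $J^2=tJ$, hence $(J-I)^2=I+(t-2)J$, and for every real vector $\xi$
\begin{equation}\label{eq:JI}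
\|(J-I)\xi\|^2=\|\xi\|^2+(t-2)\Bigl(\sum_u\xi_u\Bigr)^2\ \ge\ \|\xi\|^2 .
\end{equation}
In particular $J-I$ is invertible.

\begin{example}\label{ex:eight}
Let $U=\{0,1\}^L$, so $N=2^L$. Pointing at a position $s$ where $u$ and $v$ differ, and recording the bit $\beta=u_s$, covers $S$ by the $2L$ rectangles
\[
R_{s,\beta}=\{u:u_s=\beta\}\times\{v:v_s=1-\beta\}.
\]
The smallest $L$ with $2L<2^L$ is $L=3$. Then $N=8$ and $|S|=56$, and there are six rectangles of size $4\cdot4=16$. A pair $(u,v)$ lies in as many of them as there are positions where $u$ and $v$ differ, and the total size is $96=8\,(3\cdot1+3\cdot2+1\cdot3)$. The certificates outnumber not only the $56$ allowed pairs but all $N^2=64$ pairs.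

Overlaps cannot be avoided with so few rectangles. If $S$ is a disjoint union of $r$ rectangles, then $J-I$ is a sum of $r$ matrices of rank one, so $r\ge8$. Eight suffice: take the rows $\{u\}\times(U\setminus\{u\})$. But to name a row is to transmit all of $u$.
\end{example}

The example shows that fewer than $N$ rectangles covering $S$ have total size at least $|S|+1$. This is not enough. The entropy $\log 2$ corresponds to $N^2$ configurations per pair of cubes, so the excess must be larger than $N^2-|S|=N$. The remedy is to apply the rank argument to all principal submatrices of size $r+1$ and to average.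

\begin{lemma}\label{lem:rank}
Let $1\le r\le N-1$, and let $\Gamma$ be a real matrix indexed by $U\times U$ with zero diagonal and rank at most $r$. Then
\[
\sum_{(u,v)\in S}|\Gamma(u,v)-1|\ \ge\ \frac{|S|}{r(r+1)} .
\]
\end{lemma}

\begin{proof}
Let $t=r+1$ and let $T\subseteq U$ have $t$ elements. The $t\times t$ principal submatrix $\Gamma_T$ has rank less than $t$, so $\Gamma_T\xi=0$ for some unit vector $\xi$. Write $\Gamma_T=(J-I)+\Delta$, where $\Delta$ has zero diagonal and off-diagonal entries $\Gamma(u,v)-1$. By \eqref{eq:JI}, $\|\Delta\xi\|=\|(J-I)\xi\|\ge1$. By the Cauchy--Schwarz inequality in each row, $\|\Delta\xi\|^2\le\sum\Delta(u,v)^2\le\bigl(\sum|\Delta(u,v)|\bigr)^2$. Hence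
\[
\sum_{u,v\in T,\ u\ne v}|\Gamma(u,v)-1|\ \ge\ 1 .
\]
Average over a uniformly random $t$-element set $T$. A given pair $u\neq v$ lies in $T$ with probability $t(t-1)/(N(N-1))=r(r+1)/|S|$, and the claim follows.
\end{proof}

Suppose that $r\le N-1$ rectangles $R_1,\dots,R_r\subseteq S$ cover $S$, and let $\Gamma(u,v)$ be the number of them that contain $(u,v)$. Then $\Gamma\ge1$ on $S$, and Lemma~\ref{lem:rank} gives
\begin{equation}\label{eq:count}
\sum_{i=1}^r|R_i|\ \ge\ |S|+\frac{|S|}{r(r+1)},
\end{equation}
which exceeds $N^2$ as soon as $N-1>r(r+1)$. This is the whole argument for one pair of cubes.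

For a large region we would like to multiply \eqref{eq:count} over all pairs of cubes in it. This fails, because the boundary symbols of neighboring pairs must fit together, and the set of possible boundary data is not a product. Entropy handles such dependence. The price is that the rectangles appear with arbitrary probabilities as weights, which is why Lemma~\ref{lem:rank} is stated for real matrices.

We recall the facts needed. All random variables take finitely many values. If $\xi$ has law $\mu$, then $H(\xi)=H(\mu)=-\sum_a\mu(a)\log\mu(a)$, and $H(\xi\mid\zeta)=\sum_z\mathbb P(\zeta=z)\,H(\mu_z)$, where $\mu_z$ is the law of $\xi$ given $\zeta=z$. For probability measures $\mu,\nu$ on a finite set, the relative entropy is $D(\mu\|\nu)=\sum_a\mu(a)\log(\mu(a)/\nu(a))\in[0,\infty]$. We write $\mathrm{unif}(R)$ for the uniform measure on $R$.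
\begin{itemize}
\item[(H1)] If $\xi$ takes at most $k$ values then $H(\xi)\le\log k$, with equality if it is uniform on $k$ values. Also $H(f(\xi))\le H(\xi)$ for every function $f$.
\item[(H2)] Chain rule: $H(\xi,\zeta)=H(\zeta)+H(\xi\mid\zeta)$.
\item[(H3)] $H(\xi_1,\dots,\xi_K\mid\zeta)\le\sum_kH(\xi_k\mid\zeta)$, and $H(\xi\mid\zeta)\le H(\xi\mid f(\zeta))$.
\item[(H4)] If $\mu$ is supported on $R$ then $D(\mu\|\mathrm{unif}(R))=\log|R|-H(\mu)$.
\item[(H5)] Joint convexity: $D\bigl(\sum_w\theta_w\mu_w\big\|\sum_w\theta_w\nu_w\bigr)\le\sum_w\theta_wD(\mu_w\|\nu_w)$ for weights $\theta_w\ge0$ of sum $1$.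
\item[(H6)] Pinsker's inequality: $\sum_a|\mu(a)-\nu(a)|\le\sqrt{2D(\mu\|\nu)}$.
\end{itemize}

In the next lemma $\omega$ is the pair of contents and $W$ is the boundary data. The variable $W$ need not be a function of $\omega$; in the application it also depends on the contents of the other cubes. The left side of \eqref{eq:cost} is the conditional entropy gained by forgetting $\omega$ and resampling it uniformly from the rectangle that $W$ allows.

\begin{lemma}\label{lem:cost}
Let $1\le r\le N-1$. Let $\omega$ be uniformly distributed on $S$, and let $W$ be a random variable on the same probability space with at most $r$ values. Suppose that for each value $w$ of positive probability a rectangle $R_w\subseteq S$ is given, and that $\omega\in R_W$ almost surely. Then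
\begin{equation}\label{eq:cost}
\mathbb E\log|R_W|-H(\omega\mid W)\ \ge\ \frac1{2r^2(r+1)^2}.
\end{equation}
\end{lemma}

\begin{proof}
Let $\theta_w=\mathbb P(W=w)$, and for $\theta_w>0$ let $\mu_w$ be the law of $\omega$ given $W=w$. It is supported on $R_w$, and $\sum_w\theta_w\mu_w=\mathrm{unif}(S)$. Put $Q=\sum_w\theta_w\,\mathrm{unif}(R_w)$ and $D=D(\mathrm{unif}(S)\|Q)$. By (H4) and (H5),
\[
\mathbb E\log|R_W|-H(\omega\mid W)=\sum_w\theta_w\,D\bigl(\mu_w\|\mathrm{unif}(R_w)\bigr)\ \ge\ D .
\]
The matrix $\Gamma(u,v)=|S|\,Q(u,v)$ has zero diagonal because $R_w\subseteq S$, and it is a linear combination of at most $r$ indicator matrices of rectangles, so its rank is at most $r$. By Lemma~\ref{lem:rank} and (H6),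
\[
\frac{|S|}{r(r+1)}\le\sum_{(u,v)\in S}|\Gamma(u,v)-1|=|S|\sum_{(u,v)\in S}\Bigl|Q(u,v)-\frac1{|S|}\Bigr|\le|S|\sqrt{2D}. \qedhere
\]
\end{proof}

The hypothesis $r\le N-1$ is needed: for $W=u$ and the $N$ rows of Example~\ref{ex:eight}, the left side of \eqref{eq:cost} is $0$.

\section{The shift $X$}\label{sec:X}

From now on $d\ge2$.

\subsection{Grids, cells and bricks}

A point of $X$ consists of a \emph{grid} $(a_1,\dots,a_d,p)$ and a field of bits $x$, all with values in $\{0,1\}$. The field $a_j$ marks walls perpendicular to $\mathbf e_j$, and $p$ is a parity that changes at each wall perpendicular to $\mathbf e_1$. For $n\ge2$ the grid $g^{(n)}$ is given by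
\[
a_j(\mathbf m)=1\iff n\mid m_j,\qquad p(\mathbf m)=\lfloor m_1/n\rfloor\bmod2 .
\]
For $\mathbf k\in\mathbb Z^d$ let
\[
E_{\mathbf k}=(2nk_1,nk_2,\dots,nk_d)+[0,n)^d,\qquad O_{\mathbf k}=E_{\mathbf k}+n\mathbf e_1,\qquad P_{\mathbf k}=E_{\mathbf k}\cup O_{\mathbf k}.
\]
The cubes $E_{\mathbf k}$, where $p=0$, and $O_{\mathbf k}$, where $p=1$, are the \emph{cells}. The boxes $P_{\mathbf k}$ are the \emph{bricks}, and they tile $\mathbb Z^d$. Let $U=\{0,1\}^{[0,n)^d}$, so $N=|U|=2^{n^d}$, and let $S\subseteq U\times U$ be the off-diagonal as in Section~\ref{sec:rank}. The \emph{content} of $x$ on a cell $\mathbf c+[0,n)^d$ is the element $\mathbf j\mapsto x(\mathbf c+\mathbf j)$ of $U$, and its content on the brick $P_{\mathbf k}$ is the pair of its contents on $E_{\mathbf k}$ and $O_{\mathbf k}$.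

For an arbitrary grid, a step $\mathbf m\to\mathbf m+\mathbf e_i$ is \emph{cell-crossing} if $a_i(\mathbf m+\mathbf e_i)=1$. It is \emph{brick-crossing} if it is cell-crossing and, in the case $i=1$, also $p(\mathbf m+\mathbf e_1)=0$. For $g^{(n)}$ these are the steps from one cell to another and from one brick to another: in direction $\mathbf e_1$, the conditions $n\mid m_1+1$ and $\lfloor(m_1+1)/n\rfloor$ even mean $2n\mid m_1+1$.

\subsection{The certificate}

We want to implement the rectangles $R_{s,\beta}$ of Example~\ref{ex:eight} by local rules that do not depend on $n$. There are three tasks: select one site in each cell, make the sites selected in $E_{\mathbf k}$ and $O_{\mathbf k}$ differ by $n\mathbf e_1$, and compare their bits. The auxiliary fields are $\lambda_1,\dots,\lambda_d\in\{-1,0,1\}$ and $\delta,\beta\in\{0,1\}$. Let $Z$ be the set of all tuples of fields $(a_1,\dots,a_d,p,x,\lambda_1,\dots,\lambda_d,\delta,\beta)$ on $\mathbb Z^d$ that satisfy the following rules at every site $\mathbf m$.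

\emph{Grid.} Walls are hyperplanes, and the parity changes exactly at the walls perpendicular to $\mathbf e_1$.
\begin{itemize}
\item[(G1)] $a_j(\mathbf m+\mathbf e_i)=a_j(\mathbf m)$ for $i\ne j$.
\item[(G2)] $p(\mathbf m+\mathbf e_1)=p(\mathbf m)+a_1(\mathbf m+\mathbf e_1)\bmod2$, and $p(\mathbf m+\mathbf e_i)=p(\mathbf m)$ for $i\ge2$.
\end{itemize}

\emph{Pointer.} The field $\lambda_j$ is meant to be the sign of $m_j-s_j$, where $\mathbf s$ is the selected site of the cell. Rule (P1) copies $\lambda_j$ across the wall between the two cells of a brick when $j\ge2$, so the coordinates $s_2,\dots,s_d$ are shared.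
\begin{itemize}
\item[(P1)] For $i\ne j$: $\lambda_j(\mathbf m+\mathbf e_i)=\lambda_j(\mathbf m)$ if $\mathbf m\to\mathbf m+\mathbf e_i$ is not brick-crossing.
\item[(P2)] If $\mathbf m\to\mathbf m+\mathbf e_j$ is not cell-crossing, then $(\lambda_j(\mathbf m),\lambda_j(\mathbf m+\mathbf e_j))$ is one of $(-1,-1)$, $(-1,0)$, $(0,1)$, $(1,1)$. If it is cell-crossing, then $\lambda_j(\mathbf m)\ne-1$ and $\lambda_j(\mathbf m+\mathbf e_j)\ne1$.
\end{itemize}

\emph{Diagonal.} The first coordinates cannot be matched by copying: they must differ by exactly $n$, and a local rule cannot count to $n$. The height of the brick in direction $\mathbf e_2$ serves as a ruler. A signal $\delta$ starts at the bottom of the selected layer of $E_{\mathbf k}$ and moves in direction $\mathbf e_1+\mathbf e_2$; when it reaches the top it has moved $n-1$ steps in direction $\mathbf e_1$, and the selected layer of $O_{\mathbf k}$ is required to be one step further (Figure~\ref{fig:brick}).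
\begin{itemize}
\item[(D1)] If neither of the steps $\mathbf m\to\mathbf m+\mathbf e_1\to\mathbf m+\mathbf e_1+\mathbf e_2$ is brick-crossing, then $\delta(\mathbf m+\mathbf e_1+\mathbf e_2)=\delta(\mathbf m)$.
\item[(D2)] If $a_2(\mathbf m)=1$ and $p(\mathbf m)=0$, then $\delta(\mathbf m)=1\iff\lambda_1(\mathbf m)=0$.
\item[(D3)] If $a_2(\mathbf m+\mathbf e_2)=1$ and $p(\mathbf m+\mathbf e_1)=1$, then $\delta(\mathbf m)=1\iff\lambda_1(\mathbf m+\mathbf e_1)=0$.
\end{itemize}

\emph{Bit.} Each brick stores one bit $\beta$, against which both selected sites are checked.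
\begin{itemize}
\item[(B1)] $\beta(\mathbf m+\mathbf e_i)=\beta(\mathbf m)$ if $\mathbf m\to\mathbf m+\mathbf e_i$ is not brick-crossing.
\item[(B2)] If $\lambda_1(\mathbf m)=\dots=\lambda_d(\mathbf m)=0$, then $x(\mathbf m)=\beta(\mathbf m)+p(\mathbf m)\bmod2$.
\end{itemize}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]
\fill[gray!25] (1,0) rectangle (2,4);
\fill[gray!25] (5,0) rectangle (6,4);
\fill[gray!25] (0,2) rectangle (8,3);
\draw[gray!60] (0,0) grid (8,4);
\draw[very thick] (0,0) rectangle (8,4);
\draw[thick] (4,0) -- (4,4);
\draw[thick] (1.5,0.5) -- (4.5,3.5);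
\draw[thick,dashed,->] (4.5,3.5) -- (5.5,3.5);
\fill (1.5,0.5) circle (2.5pt) (2.5,1.5) circle (2.5pt) (3.5,2.5) circle (2.5pt) (4.5,3.5) circle (2.5pt);
\node at (1.5,2.5) {$\beta$};
\node at (5.5,2.5) {\small $\beta{+}1$};
\node at (2,-0.5) {$E$};
\node at (6,-0.5) {$O$};
\end{tikzpicture}
\caption{The certificate in one brick $E\cup O$ for $d=2$ and $n=4$; each small square is a site. The shaded columns are the sites with $\lambda_1=0$, the shaded row those with $\lambda_2=0$, and the dots those with $\delta=1$. The diagonal forces the two columns to be exactly $n$ apart. The two selected sites, where a shaded column meets the shaded row, carry the different bits $\beta$ and $\beta+1$.}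
\label{fig:brick}
\end{figure}

Every rule involves only sites of the window $\mathbf m+\{0,1\}^d$, so $Z$ is an SFT once it is nonempty. It contains the points
\begin{equation}\label{eq:trivial}
a_j\equiv0,\quad p\equiv0,\quad\lambda_j\equiv-1,\quad\delta\equiv0,\quad\beta\equiv0,\quad x\ \text{arbitrary}:
\end{equation}
all fields except $x$ are constant, the pair $(-1,-1)$ is allowed in (P2), and the hypotheses of (D2), (D3) and (B2) never hold. Let $X$ be the image of $Z$ under the projection to $(a_1,\dots,a_d,p,x)$. Then $X$ is sofic. We write its points as (grid, bits).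

\begin{lemma}\label{lem:fiber}
Let $n\ge2$. Then $(g^{(n)},x)\in X$ if and only if the content of $x$ on every brick lies in $S$, that is, for every $\mathbf k$ there is $\mathbf s\in E_{\mathbf k}$ with $x(\mathbf s)\ne x(\mathbf s+n\mathbf e_1)$.
\end{lemma}

\begin{proof}
In each brick we use coordinates relative to its corner, so that the brick is $P=[0,2n)\times[0,n)^{d-1}$, with $E$ given by $m_1<n$ and $O$ by $m_1\ge n$. A step between two sites of $P$ is not brick-crossing.

\emph{Necessity.} Take a point of $Z$ over $(g^{(n)},x)$ and fix a brick. By (B1), $\beta$ is constant on $P$. By (P1), $\lambda_j$ depends on $P$ only on $m_j$, for each $j$. Follow $\lambda_j$ along the $n$ sites of a line segment in direction $\mathbf e_j$ through a cell. The steps into and out of the cell are cell-crossing, so by (P2) the first value is not $1$ and the last is not $-1$. In between, $-1$ is followed by $-1$ or $0$, while $0$ and $1$ are followed by $1$. Hence the sequence consists of some $-1$'s, exactly one $0$, and some $1$'s. So for $j\ge2$ there is exactly one $s_j\in[0,n)$ at which $\lambda_j$ vanishes, and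 $\lambda_1$ vanishes at exactly one $s_1\in[0,n)$ and exactly one $s_1'\in[n,2n)$.

We show that $s_1'=s_1+n$. Fix $m_3,\dots,m_d\in[0,n)$ and omit them from the notation. The site $(s_1,0)$ has $a_2=1$, $p=0$ and $\lambda_1=0$, so $\delta(s_1,0)=1$ by (D2). For $0\le i\le n-2$ the sites $(s_1+i,i)$, $(s_1+i+1,i)$ and $(s_1+i+1,i+1)$ lie in $P$, since $s_1+i+1\le2n-2$ and $i+1\le n-1$. So (D1) gives $\delta(\mathbf m)=1$ at $\mathbf m=(s_1+n-1,n-1)$. At this site $a_2(\mathbf m+\mathbf e_2)=1$, and $p(\mathbf m+\mathbf e_1)=1$ because $s_1+n\in[n,2n)$. By (D3), $\lambda_1$ vanishes at $m_1=s_1+n$, so $s_1'=s_1+n$.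

Thus all $\lambda_j$ vanish at $\mathbf s=(s_1,\dots,s_d)\in E$ and at $\mathbf s+n\mathbf e_1\in O$, and (B2) gives $x(\mathbf s)=\beta$ and $x(\mathbf s+n\mathbf e_1)=\beta+1\bmod 2$.

\emph{Sufficiency.} Choose in each brick a site $\mathbf s\in E$ with $x(\mathbf s)\ne x(\mathbf s+n\mathbf e_1)$, and define on that brick
\[
\beta=x(\mathbf s),\qquad\lambda_j(\mathbf m)=\operatorname{sgn}(m_j-s_j)\ \ (j\ge2),\qquad\delta(\mathbf m)=1\iff m_1-m_2=s_1,
\]
and $\lambda_1(\mathbf m)=\operatorname{sgn}(m_1-s_1)$ on $E$, $\lambda_1(\mathbf m)=\operatorname{sgn}(m_1-s_1-n)$ on $O$. We check the rules.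

(G1), (G2): $a_j$ depends only on $m_j$ and $p$ only on $m_1$, and $\lfloor(m_1+1)/n\rfloor-\lfloor m_1/n\rfloor$ is $1$ if $n\mid m_1+1$ and $0$ otherwise.

(P1), (D1), (B1): these concern steps inside one brick, where $\lambda_j$ depends only on $m_j$, $\delta$ only on $m_1-m_2$, and $\beta$ is constant.

(P2): a step inside a cell gives a pair $(\operatorname{sgn}t,\operatorname{sgn}(t+1))$ with $t\in\mathbb Z$, which is one of the four allowed pairs. A cell-crossing step in direction $\mathbf e_j$ leaves the last layer of a cell, where $\lambda_j\ge0$, and enters the first layer of a cell, where $\lambda_j\le0$.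

(D2): the hypothesis says $\mathbf m\in E$ and $m_2=0$. Then $\delta(\mathbf m)=1$ and $\lambda_1(\mathbf m)=0$ both mean $m_1=s_1$.

(D3): the hypothesis says that $\mathbf m+\mathbf e_1$ lies in the cell $O$ of some brick and that $m_2=n-1$. Then $m_1\in[n-1,2n-1)$, so $\mathbf m$ lies in the same brick, and $\delta(\mathbf m)=1$ and $\lambda_1(\mathbf m+\mathbf e_1)=0$ both mean $m_1+1=s_1+n$.

(B2): all $\lambda_j$ vanish only at $\mathbf s$, where $p=0$ and $x=\beta$, and at $\mathbf s+n\mathbf e_1$, where $p=1$ and $x=\beta+1\bmod 2$.
\end{proof}

The points of $X$ over other grids need no description; a crude count suffices for them.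

\begin{lemma}\label{lem:hX}
$h(X)=\log2$.
\end{lemma}

\begin{proof}
On a cube of side $\ell$, the field $a_j$ depends only on $m_j$ by (G1), so it is determined by $\ell$ bits. By (G2), $p$ is determined by $a_1$ and its value at one site. Hence $|\mathcal L_\ell(X)|\le2^{d\ell+1}\,2^{\ell^d}$, and $d\ell+1=o(\ell^d)$ since $d\ge2$. The points \eqref{eq:trivial} give $|\mathcal L_\ell(X)|\ge2^{\ell^d}$.
\end{proof}

\begin{remark}\label{rem:Z}
The cover $Z$ itself has entropy greater than $\log 2$. A brick of $g^{(n)}$ has $2n^d$ sites, and $[0,2n\ell)^d$ is a union of bricks. There are $n^dN^2/2$ triples $(\mathbf s,u,v)$ with $u(\mathbf s)\ne v(\mathbf s)$; in the construction above they can be chosen independently in different bricks, and they can be read off from $x$ and the $\lambda_j$. So $h(Z)\ge\frac{1}{2n^d}\log(n^dN^2/2)=\log2+\frac1{2n^d}\log(n^d/2)$, and $n^d\ge4$.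
\end{remark}

\begin{remark}\label{rem:design}
Two features of $X$ are essential. First, all scales $n$ occur. For a single $n$, the translates of the points $(g^{(n)},x)\in X$ form an SFT: the grid must have the periods $2n\mathbf e_i$ and agree with a translate of $g^{(n)}$ on cubes of side $2n$, and the condition on bricks is local. Such a shift is its own cover. Second, the constraint is $u\ne v$ and not $u=v$. A rectangle inside the diagonal is a single point, so the diagonal cannot be covered by fewer than $N$ rectangles, whereas $2\log_2N$ rectangles cover $S$.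
\end{remark}

\section{The entropy of a cover of $X\times V$}\label{sec:proof}

We prove Theorem~\ref{thm:quant}. We have $h(X\times V)=\log2+h(V)$ by Lemma~\ref{lem:hX}. By Lemma~\ref{lem:normal} the first assertion follows from the second, so let $\varphi\colon Y\to X\times V$ be in normal form with $Y\subseteq\mathcal B^{\mathbb Z^d}$ and $q=|\mathcal B|$. Since $X\times V$ has more than one point, $q\ge2$. A point of $X\times V$ is a triple (grid, bits, $V$-part). For Theorem~\ref{thm:main} alone, the $V$-part $\tau$ below can be ignored.

\subsection*{Step 1: the scale}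
The boundaries of the two cells of a brick of $g^{(n)}$ have together at most $4dn^{d-1}$ sites, so the symbols of $Y$ on them take at most $r=q^{4dn^{d-1}}$ values. Lemma~\ref{lem:cost} will give the gain
\[
\eta=\frac1{2r^2(r+1)^2}\ \ge\ \frac1{8r^4}
\]
per brick, to be compared with the loss $\log N^2-\log|S|=-\log(1-1/N)$. Take $n=\lceil16d\log_2q\rceil+5$ and $g=g^{(n)}$. Then $\log_2(32r^4)=5+16dn^{d-1}\log_2q\le n^{d-1}(5+16d\log_2q)\le n^d$, so
\begin{equation}\label{eq:scale}
N=2^{n^d}\ \ge\ 32r^4\ \ge\ 8r^2(r+1)^2=4/\eta .
\end{equation}
In particular $r\le N-1$. Since $-\log(1-t)\le t/(1-t)\le2t$ for $0\le t\le\frac12$, the loss is at most $2/N\le\eta/2$.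

Let $\ell\ge1$ and $\Lambda=[0,2n\ell)^d$. The bricks $P_{\mathbf k}\subseteq\Lambda$ tile $\Lambda$. Let $\mathcal I$ be the set of their indices and $K=|\mathcal I|$, so that $|\Lambda|=2n^dK$.

\subsection*{Step 2: boundary data and rectangles}
Fix $\tau\in V$. It stays fixed until Step 5, and for this reason no hypothesis on $V$ is needed. For $\omega=(\omega_{\mathbf k})_{\mathbf k\in\mathcal I}\in S^{\mathcal I}$ let $x^\omega$ have content $\omega_{\mathbf k}$ on $P_{\mathbf k}$ for $\mathbf k\in\mathcal I$, and a fixed element of $S$ as content on every other brick. By Lemma~\ref{lem:fiber}, $(g,x^\omega)\in X$. Choose $y^\omega\in Y$ with $\varphi(y^\omega)=(g,x^\omega,\tau)$, and record its symbols on the boundaries of the cells: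
\[
W_{\mathbf k}(\omega)=\bigl(y^\omega|_{\partial E_{\mathbf k}},\,y^\omega|_{\partial O_{\mathbf k}}\bigr),\qquad W(\omega)=(W_{\mathbf k}(\omega))_{\mathbf k\in\mathcal I}.
\]
We cut along the boundary of each cell, not of each brick, because we want to change the two contents of a brick independently.

Let $C$ be a cell, $b\in\mathcal B^{\partial C}$ and $u\in U$. A \emph{witness} for $(C,b,u)$ is a point $y'\in Y$ with $y'|_{\partial C}=b$ such that, on $C$, the image $\varphi(y')$ has grid $g$, content $u$ and $V$-part $\tau$. Let $U(C,b)$ be the set of $u$ for which a witness exists, and fix one witness for each such triple. For $w=(b,b')\in\mathcal B^{\partial E_{\mathbf k}}\times\mathcal B^{\partial O_{\mathbf k}}$ put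
\[
R^{\mathbf k}_w=U(E_{\mathbf k},b)\times U(O_{\mathbf k},b').
\]
The point $y^\omega$ is a witness for its own boundary symbols and contents, so
\begin{equation}\label{eq:in}
\omega_{\mathbf k}\in R^{\mathbf k}_{W_{\mathbf k}(\omega)}\qquad(\omega\in S^{\mathcal I},\ \mathbf k\in\mathcal I).
\end{equation}

\subsection*{Step 3: splicing}
Let $\omega\in S^{\mathcal I}$, and let $\omega'=(\omega'_{\mathbf k})_{\mathbf k\in\mathcal I}$ be any family with $\omega'_{\mathbf k}\in R^{\mathbf k}_{W_{\mathbf k}(\omega)}$. For each of the $2K$ cells in $\Lambda$, take the fixed witness for the boundary symbols of $y^\omega$ and the content prescribed by $\omega'$. The cells are pairwise disjoint, so by Lemma~\ref{lem:splice} the point $y^{\omega,\omega'}$ that equals the witnesses on these cells and $y^\omega$ elsewhere lies in $Y$. It agrees with $y^\omega$ on the boundaries of the cells. Since $\varphi$ is a 1-block code, the image can be computed site by site: $\varphi(y^{\omega,\omega'})$ has grid $g$ and $V$-part $\tau$ everywhere, and content $\omega'_{\mathbf k}$ on $P_{\mathbf k}$ for $\mathbf k\in\mathcal I$.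 There are two consequences.
\begin{itemize}
\item[(i)] $R^{\mathbf k}_{W_{\mathbf k}(\omega)}\subseteq S$ for all $\omega$ and $\mathbf k$. Indeed, any element of this rectangle is $\omega'_{\mathbf k}$ for some $\omega'$ (the other rectangles are nonempty by \eqref{eq:in}), the grid and bits of $\varphi(y^{\omega,\omega'})$ form a point of $X$ over $g$, and Lemma~\ref{lem:fiber} gives $\omega'_{\mathbf k}\in S$.
\item[(ii)] Let $\mathcal N_\tau$ be the number of patterns $y|_\Lambda$ with $y\in Y$ such that the $V$-part of $\varphi(y)$ equals $\tau$ on $\Lambda$. The pattern $y^{\omega,\omega'}|_\Lambda$ is one of them, and both $W(\omega)$ and $\omega'$ can be read off from it.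
\end{itemize}

\subsection*{Step 4: resampling}
Let $\omega$ be uniform on $S^{\mathcal I}$ and $W=W(\omega)$. Given $\omega$, choose $\omega'$ uniformly in $\prod_{\mathbf k}R^{\mathbf k}_{W_{\mathbf k}}$. This conditional law depends only on $W$, so $H(\omega'\mid W)=\sum_{\mathbf k}\mathbb E\log|R^{\mathbf k}_{W_{\mathbf k}}|$. By (ii), (H1) and (H2),
\[
\log\mathcal N_\tau\ \ge\ H\bigl(y^{\omega,\omega'}|_\Lambda\bigr)\ \ge\ H(W,\omega')=H(W)+\sum_{\mathbf k\in\mathcal I}\mathbb E\log|R^{\mathbf k}_{W_{\mathbf k}}| .
\]
We know nothing about the joint law of the $W_{\mathbf k}$, but we can bound $H(W)$ from below through $\omega$. As $W$ is a function of $\omega$, the pair $(\omega,W)$ has entropy $H(\omega)=K\log|S|$, and (H2) and (H3) give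
\[
H(W)=K\log|S|-H(\omega\mid W)\ \ge\ K\log|S|-\sum_{\mathbf k\in\mathcal I}H(\omega_{\mathbf k}\mid W_{\mathbf k}).
\]
Adding the two bounds separates the bricks:
\[
\log\mathcal N_\tau\ \ge\ K\log|S|+\sum_{\mathbf k\in\mathcal I}\Bigl(\mathbb E\log|R^{\mathbf k}_{W_{\mathbf k}}|-H(\omega_{\mathbf k}\mid W_{\mathbf k})\Bigr).
\]
For each $\mathbf k$, the variable $\omega_{\mathbf k}$ is uniform on $S$, the variable $W_{\mathbf k}$ takes at most $r\le N-1$ values, and the rectangles contain $\omega_{\mathbf k}$ by \eqref{eq:in} and lie in $S$ by (i). Lemma~\ref{lem:cost} bounds each term below by $\eta$. Hence, for every $\tau\in V$,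
\begin{equation}\label{eq:Ntau}
\log\mathcal N_\tau\ \ge\ K(\log|S|+\eta).
\end{equation}

\subsection*{Step 5: conclusion}
A pattern $y|_\Lambda$ determines the $V$-part of $\varphi(y)$ on $\Lambda$, again because $\varphi$ is a 1-block code. So patterns counted by $\mathcal N_\tau$ and $\mathcal N_{\tau'}$ are different when $\tau|_\Lambda\ne\tau'|_\Lambda$. Choosing one $\tau\in V$ for each element of $\mathcal L_{2n\ell}(V)$ and summing \eqref{eq:Ntau}, we get
\[
|\mathcal L_{2n\ell}(Y)|\ \ge\ |\mathcal L_{2n\ell}(V)|\;e^{K(\log|S|+\eta)} .
\]
Take logarithms, divide by $|\Lambda|=2n^dK$, and let $\ell\to\infty$. Since $\log|S|=2n^d\log2+\log(1-1/N)$, Step 1 gives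
\[
h(Y)-h(V)-\log2\ \ge\ \frac{\eta+\log(1-1/N)}{2n^d}\ \ge\ \frac{\eta}{4n^d}\ \ge\ \frac1{32\,n^d\,r^4},
\]
and $r^4=q^{16dn^{d-1}}$. This proves Theorem~\ref{thm:quant}, and with $V$ a single point, Theorem~\ref{thm:main}.\hfill$\square$

\begin{remark}\label{rem:d}
The argument of this section uses only two properties of $X$, namely Lemmas~\ref{lem:fiber} and~\ref{lem:hX}. The hypothesis $d\ge2$ enters through them: the diagonal signal needs the direction $\mathbf e_2$, and the grid costs no entropy only because (G1) makes the walls hyperplanes. For $d=1$ rule (G1) is empty and the rules (D1)--(D3) have no meaning.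
\end{remark}

\section{Examples of every positive sofic entropy}\label{sec:all}

Two operations move the entropy of the example. A product with an SFT $V$ raises it by $h(V)$, and Theorem~\ref{thm:quant} shows that the gap survives. Spreading a shift out over the sublattice $M\mathbb Z^d$ divides the entropy by $M^d$. To hit a prescribed value $h$ we need an SFT $V$ with $\log2+h(V)=M^dh$, and this is supplied by a theorem of Hochman and Meyerovitch.

\subsection{Right recursively enumerable numbers}

A real number is \emph{right recursively enumerable} (r.r.e.) if it is the limit of a computable non-increasing sequence of rationals. For $d\ge2$, every r.r.e.\ real number $t\ge0$ is the entropy of a $\mathbb Z^d$-SFT \cite{HM}.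

\begin{lemma}\label{lem:rre}
The entropy of a sofic $\mathbb Z^d$-shift is r.r.e.
\end{lemma}

\begin{proof}
Let $\varphi\colon Y\to X_1$ be a factor code in normal form onto the sofic shift $X_1$, with symbol map $\Phi$. The difficulty is that membership in $\mathcal L_\ell(X_1)$ refers to infinite configurations, so we approximate from above. Call a pattern on a cube \emph{locally admissible} if every window inside the cube shows an allowed pattern. Let $c_{\ell,k}$ be the number of patterns $\Phi(\pi|_{[0,\ell)^d})$, where $\pi$ ranges over the locally admissible patterns on $[-k,\ell+k)^d$. It is computable from $\ell$ and $k$, it is non-increasing in $k$, and $c_{\ell,k}\ge|\mathcal L_\ell(X_1)|$. If a pattern is counted for every $k$, extend the corresponding $\pi_k$ arbitrarily to $\mathbb Z^d$ and take a limit point $y$. Every window of $y$ is allowed, so $y\in Y$, and the pattern occurs in $\varphi(y)$. As there are finitely many patterns on $[0,\ell)^d$, we get $c_{\ell,k}=|\mathcal L_\ell(X_1)|$ for large $k$. By \eqref{eq:entropy}, $h(X_1)=\inf_{\ell,k}\ell^{-d}\log c_{\ell,k}$. Compute rationals $\gamma_{\ell,k,i}$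 that exceed $\ell^{-d}\log c_{\ell,k}$ by at most $1/i$. Then $\min_{1\le\ell,k,i\le j}\gamma_{\ell,k,i}$ is computable, non-increasing in $j$, and tends to $h(X_1)$.
\end{proof}

\subsection{Spacing out}

Let $X_1\subseteq\mathcal A^{\mathbb Z^d}$ be a shift, $M\ge1$, and $*$ a new symbol. Let $X_1^{[M]}\subseteq(\mathcal A\cup\{*\})^{\mathbb Z^d}$ be the set of points $z$ for which there are $\mathbf c\in\mathbb Z^d$ and $x\in X_1$ with $z(\mathbf c+M\mathbf k)=x(\mathbf k)$ for all $\mathbf k$, and $z=*$ off $\mathbf c+M\mathbb Z^d$. It is shift-invariant, and it is closed as a union of $M^d$ closed sets, one for each coset $\mathbf c+M\mathbb Z^d$.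

\begin{lemma}\label{lem:space}
\begin{itemize}
\item[(a)] $h(X_1^{[M]})=h(X_1)/M^d$.
\item[(b)] If $X_1$ is sofic, then so is $X_1^{[M]}$.
\item[(c)] If every SFT cover of $X_1$ has entropy greater than $h(X_1)$, then every SFT cover of $X_1^{[M]}$ has entropy greater than $h(X_1^{[M]})$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Each coset of $M\mathbb Z^d$ meets $[0,M\ell)^d$ in a dilated cube of side $\ell$, so $|\mathcal L_{M\ell}(X_1^{[M]})|=M^d\,|\mathcal L_\ell(X_1)|$.

(b) Let $Y_1$ be an SFT. Then $Y_1^{[M]}$ is defined by the following local rules: the sites $\mathbf m$ and $\mathbf m+M\mathbf e_i$ are both $*$ or both not $*$; each cube of side $M$ contains exactly one symbol other than $*$; and no forbidden pattern of $Y_1$, dilated by the factor $M$, occurs. The first two rules say that the sites without $*$ form a coset of $M\mathbb Z^d$, and the third that this coset carries a point of $Y_1$. So $Y_1^{[M]}$ is an SFT. If $Y_1\to X_1$ is a factor code in normal form, extend its symbol map by $*\mapsto*$ to get a factor code $Y_1^{[M]}\to X_1^{[M]}$.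

(c) Let $\varphi\colon Y\to X_1^{[M]}$ be a factor code from an SFT, in normal form by Lemma~\ref{lem:normal}, with $Y\subseteq\mathcal B^{\mathbb Z^d}$. We turn $Y$ into a cover of $X_1$ by reading it in blocks of side $M$. For $y\in\mathcal B^{\mathbb Z^d}$ let $\hat y(\mathbf k)\in\mathcal B^{[0,M)^d}$ be the pattern $\mathbf j\mapsto y(M\mathbf k+\mathbf j)$. The map $y\mapsto\hat y$ is a bijection onto the full shift over $\mathcal B^{[0,M)^d}$. Let
\[
\hat Y=\{\hat y:\ y\in Y,\ \varphi(y)(M\mathbf k)\ne*\ \text{for all }\mathbf k\}.
\]
Each window $\mathbf m+\{0,1\}^d$ lies in some $M\mathbf k+[0,2M)^d$, where $y$ is described by $\hat y$ on $\mathbf k+\{0,1\}^d$, and $\varphi(y)(M\mathbf k)$ is a function of the symbol $\hat y(\mathbf k)$. So $\hat Y$ is defined by local rules, and $\psi(\hat y)(\mathbf k)=\varphi(y)(M\mathbf k)$ is a 1-block code on it. For $\hat y\in\hat Y$ the point $\varphi(y)\in X_1^{[M]}$ has its coset equal to $M\mathbb Z^d$, so $\psi(\hat y)$ is a shift of a point of $X_1$ and lies in $X_1$. Conversely, given $x\in X_1$, let $z\in X_1^{[M]}$ be built from $x$ with $\mathbf c=\mathbf 0$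 and let $\varphi(y)=z$; then $\hat y\in\hat Y$ and $\psi(\hat y)=x$. Thus $\hat Y$ is an SFT cover of $X_1$. Since $|\mathcal L_\ell(\hat Y)|\le|\mathcal L_{M\ell}(Y)|$, we obtain $M^dh(Y)\ge h(\hat Y)>h(X_1)=M^dh(X_1^{[M]})$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:all}]
Let $h>0$ be the entropy of a sofic shift. Choose $M$ with $M^dh>\log2$; this is where $h>0$ is used. By Lemma~\ref{lem:rre} there is a computable non-increasing sequence of rationals $\gamma_j\to h$. Let $\kappa_j$ be a computable non-decreasing sequence of rationals tending to $\log2$. Then $M^d\gamma_j-\kappa_j$ is non-increasing and tends to $t=M^dh-\log2>0$, so $t$ is r.r.e. By \cite{HM} there is an SFT $V$ with $h(V)=t$. The shift $X\times V$ is a factor of the SFT $Z\times V$, so it is sofic, and its entropy is $\log2+t=M^dh$. By Theorem~\ref{thm:quant} all its SFT covers have strictly larger entropy. By Lemma~\ref{lem:space}, $(X\times V)^{[M]}$ is a sofic shift of entropy $h$ with no SFT cover of entropy $h$.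
\end{proof}

\begin{thebibliography}{9}

\bibitem{HM}
Hochman and Meyerovitch,
\emph{A characterization of the entropies of multidimensional shifts of finite type},
Ann. of Math. 171 (2010).

\end{thebibliography}
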